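\title{Absolute continuity of the marginal law of a self-similar process with stationary increments}

\begin{abstract}
Let $X$ be a stochastically continuous real process that is $H$-self-similar and has stationary increments; no independence and no moments are assumed. O'Brien and Vervaat asked whether, for $H\neq1$, the law of $X(1)$ is absolutely continuous outside $0$. We prove that it is. The result follows from a pathwise statement that needs only dilations by powers of $2$: almost surely, the image of Lebesgue measure under $t\mapsto t^{-H}X(t)$ is absolutely continuous outside $0$. For $H>1$ the path is H\"older continuous of order greater than $1$ on pieces that exhaust almost all times, and the area formula applies. For $H<1$ an entropy argument shows that the graph of a nonconstant path has a local dimension greater than $1$ at almost every point, and a Fourier-analytic projection theorem for such graphs completes the proof. We also identify the atom at $0$ as the probability that the path vanishes almost everywhere.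
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The question}

Let $H>0$ and let $X=\{X(t)\}_{t\ge0}$ be a real-valued process on a probability space $(\Omega,\mathcal F,\mathbb P)$. We write $\overset{\mathrm{fdd}}{=}$ for equality of all finite-dimensional distributions, $\overset{d}{=}$ for equality in law, and $|A|$ for the Lebesgue measure of a set $A$. Consider the following conditions.
\begin{enumerate}
\item[(a)] \emph{Self-similarity:} $\{X(ct)\}_{t\ge0}\overset{\mathrm{fdd}}{=}\{c^HX(t)\}_{t\ge0}$ for every $c>0$.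
\item[(b)] \emph{Stationary increments:} $\{X(t+h)-X(h)\}_{t\ge0}\overset{\mathrm{fdd}}{=}\{X(t)-X(0)\}_{t\ge0}$ for every $h\ge0$.
\item[(c)] $X$ is stochastically continuous, and $X(1)$ is not almost surely $0$.
\end{enumerate}
Condition (a) with $c=2$ forces $X(0)=0$ a.s.: the probability $\mathbb P(|X(0)|>u)$ is unchanged when $u$ is multiplied by $2^{H}$, so its limits as $u\downarrow0$ and as $u\uparrow\infty$ agree. Conditions (a) and (b) together give
\begin{equation}\label{eq:incr}
X(t)-X(s)\overset{d}{=}(t-s)^HX(1)\qquad(0\le s<t),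
\end{equation}
so the law of $X(1)$ describes every single increment of the process. Which laws can occur?

\begin{example}[Laws with a density]\label{ex:density}
For $0<H<1$ let $Y$ be fractional Brownian motion, the centered Gaussian process with covariance $\frac12(s^{2H}+t^{2H}-|t-s|^{2H})$. Conditions (a)--(c) can be read off the covariance, and $Y(1)$ is standard normal. For $H>1$ let $Y$ be the symmetric stable L\'evy process of index $1/H$: its increments are independent and stationary, and $\mathbb E e^{i\lambda Y(t)}=\exp(-t|\lambda|^{1/H})$. Since $ct|\lambda|^{1/H}=t|c^H\lambda|^{1/H}$, conditions (a)--(c) hold, and $Y(1)$ has a density because its characteristic function is integrable.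
\end{example}

\begin{example}[An atom at zero]\label{ex:atom}
Let $H\ne1$, let $Y$ be as in Example~\ref{ex:density}, let $q\in[0,1)$, and let $\xi$ be independent of $Y$ with $\mathbb P(\xi=0)=q=1-\mathbb P(\xi=1)$. Then $X=\xi Y$ satisfies (a)--(c) and $\mathbb P(X(1)=0)=q$.
\end{example}

\begin{example}[Straight lines]\label{ex:line}
For $H=1$ the process $X(t)=t\xi$ satisfies (a)--(c) for every random variable $\xi$ that is not a.s.\ $0$. So $X(1)=\xi$ can have any law other than $\delta_0$, in particular any singular one.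
\end{example}

Example~\ref{ex:line} randomizes the deterministic solution $X(t)=t$. For $H\neq1$ there is no such solution: a deterministic process satisfying (a) is $vt^H$, and $X(2)-X(1)=X(1)$ reads $v(2^H-2)=0$. One may therefore guess that for $H\ne1$ the two symmetries force enough randomness to smooth the law of $X(1)$ everywhere except at $0$, where Example~\ref{ex:atom} allows an atom. This is the question raised by O'Brien and Vervaat: \emph{if $H\ne1$ and $X$ satisfies (a)--(c), is the restriction of the law of $X(1)$ to $\mathbb R\setminus\{0\}$ absolutely continuous with respect to Lebesgue measure?} Note that no independence of increments is available, so the law of $X(1)$ has no convolution structure to exploit.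

\subsection{Results}

The answer is yes.

\begin{theorem}\label{thm:main}
Assume (a), (b), (c) and $H\ne1$. Then $\mathbb P(X(1)\in N\setminus\{0\})=0$ for every Lebesgue-null Borel set $N\subset\mathbb R$.
\end{theorem}

We deduce this from a statement about individual paths, for which a weaker form of self-similarity suffices:
\begin{enumerate}
\item[(a$_2$)] $\{X(2t)\}_{t\ge0}\overset{\mathrm{fdd}}{=}\{2^HX(t)\}_{t\ge0}$.
\end{enumerate}
As shown above, (a$_2$) implies $X(0)=0$ a.s. A stochastically continuous process has a modification that is jointly measurable in $(\omega,t)$ (Doob). A modification has the same finite-dimensional distributions, and two jointly measurable modifications agree a.s.\ at almost every $t$, by Fubini's theorem. So \emph{$X$ is assumed jointly measurable throughout}; its paths are Borel functions.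

\begin{theorem}\label{thm:path}
Let $H>0$, $H\ne1$, and let $X$ be stochastically continuous and satisfy (a$_2$) and (b). Then almost surely the image of Lebesgue measure on $(0,\infty)$ under $t\mapsto t^{-H}X(t)$ is absolutely continuous outside $0$: almost surely, for every null set $N$,
\[
|\{t>0:\ t^{-H}X(t)\in N\setminus\{0\}\}|=0 .
\]
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:path}]
By (a), $t^{-H}X(t)\overset d=X(1)$ for each $t>0$. Averaging over $t\in[1,2]$ and using Fubini's theorem,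
\[
\mathbb P(X(1)\in N\setminus\{0\})=\int_1^2\mathbb P\big(t^{-H}X(t)\in N\setminus\{0\}\big)\,dt=\mathbb E\,|\{t\in[1,2]:t^{-H}X(t)\in N\setminus\{0\}\}|=0.\qedhere
\]
\end{proof}

The last result describes the whole law and shows that both exceptions, the point $0$ and the exponent $1$, are necessary.

\begin{theorem}\label{thm:full}
Assume (a), (b), (c) and $H\ne1$. Then the law of $X(1)$ is the sum of $q\delta_0$ and an absolutely continuous measure, where
\[
q=\mathbb P(X(1)=0)=\mathbb P\big(X(t)=0\text{ for a.e. }t\big).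
\]
For every $H\ne1$, every $q\in[0,1)$ occurs. For $H=1$, every law other than $\delta_0$ occurs as the law of $X(1)$.
\end{theorem}

\subsection{The simplest case: no atoms outside zero}

When $N$ is a single point, Theorem~\ref{thm:main} has a short direct proof that already shows how (a) and (b) cooperate.

\begin{proposition}\label{prop:atom}
Assume (a), (b), (c) and $H\neq1$. Then $\mathbb P(X(1)=v)=0$ for every $v\ne0$.
\end{proposition}

\begin{proof}
For a Borel path $x$ let $A=\{(s,t):0<s<t<1,\ x(t)-x(s)=v(t-s)^H\}$, with sections $A_s=\{t:(s,t)\in A\}$ and $A^t=\{s:(s,t)\in A\}$. For $x=X(\omega,\cdot)$, \eqref{eq:incr} and Fubini's theorem give $\mathbb E|A|=\frac12\mathbb P(X(1)=v)$. So it suffices to show that $|A|=0$ for \emph{every} Borel $x$. If $s_1<s_2$ and $t\in A_{s_1}\cap A_{s_2}$, then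
\[
v\big[(t-s_1)^H-(t-s_2)^H\big]=x(s_2)-x(s_1).
\]
The left side has $t$-derivative $vH[(t-s_1)^{H-1}-(t-s_2)^{H-1}]$, which does not vanish on $(s_2,\infty)$ because $v\neq0$ and $H\ne1$. Hence $A_{s_1}\cap A_{s_2}$ has at most one point, and $\int_0^1|A^t|^2\,dt=\iint|A_{s_1}\cap A_{s_2}|\,ds_1\,ds_2=0$.
\end{proof}

Two features of this argument persist. First, stationarity replaces the single map $t\mapsto t^{-H}x(t)$ by the family $t\mapsto(x(t)-x(s))(t-s)^{-H}$, and it is enough to treat almost every base point $s$. Second, each of these maps is a nonlinear projection of the graph of $x$, along the curves $y=x(s)+v(t-s)^H$, and different base points project in different directions. For a general null set $N$ two base points give no contradiction: they confine the points of the graph to a planar null set, but the graph of a measurable function is a planar null set anyway. One has to know more about the path, and what can be known depends on the side of $1$ on which $H$ lies.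

\subsection{Outline of the proof of Theorem~\ref{thm:path}}

\emph{The case $H>1$} (Section~\ref{sec:large}). Increments over time $h$ have size $h^H=o(h)$, so the path behaves at almost every point as if its derivative were $0$. The model is a path equal to a constant $v\ne0$ on an interval: the map $t\mapsto vt^{-H}$ is then a diffeomorphism and carries Lebesgue measure to the density $H^{-1}|v|^{1/H}|y|^{-1-1/H}$ on the image interval. All the smoothing comes from the factor $t^{-H}$.

\emph{The case $H<1$}. Increments have size $h^H\gg h$, and the graph is rough. In Section~\ref{sec:dim} we zoom in at a uniformly chosen time and use the ergodic theorem and an entropy bound to show that, unless the path is a.e.\ constant, the time spent by the graph in a box of side $2^{-k}$ around a typical point is $2^{-kD+o(k)}$ with $D>1$. In Section~\ref{sec:proj} we prove a deterministic theorem: if the graph has such a dimension, then its projection from almost every base point is absolutely continuous. Section~\ref{sec:small} combines the two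 and moves the base point to $0$. Theorem~\ref{thm:full} is proved in Section~\ref{sec:atom}.

\section{Path space and an ergodic lemma}\label{sec:prelim}

\subsection{Laws on path space}

The hypotheses concern finite-dimensional distributions, while the proof applies the ergodic theorem to functionals of the path such as occupation times. The link is the following. For an interval $I\subset[0,\infty)$ let $L^0(I)$ be the space of a.e.-classes of measurable real functions on $I$ with local convergence in measure. It is a Polish space, with metric $\sum_{n\ge1}2^{-n}\int_{I\cap[0,n]}\min(1,|y-y'|)\,dt$.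

\begin{lemma}\label{lem:L0}
\begin{enumerate}
\item[(i)] If $Y(\omega',t)$ is jointly measurable on $\Omega'\times I$, with $\Omega'$ any measurable space, then $\omega'\mapsto Y(\omega',\cdot)\in L^0(I)$ is measurable.
\item[(ii)] Two jointly measurable processes on $I$ with the same finite-dimensional distributions have the same law on $L^0(I)$.
\item[(iii)] If $I'\subset I$ is a bounded interval, $\phi$ is continuous on $I'$, and $V\subset\mathbb R$ is open or closed, then $y\mapsto|\{t\in I':\phi(t)y(t)\in V\}|$ is a Borel function on $L^0(I)$.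
\end{enumerate}
\end{lemma}

\begin{proof}
The functionals $y\mapsto\int_{I'}\arctan y(t)\,dt$, with $I'\subset I$ a bounded interval with rational endpoints, are continuous and countably many, and they separate points by Lebesgue's differentiation theorem. An injective continuous map between Polish spaces sends Borel sets to Borel sets, so these functionals generate the Borel $\sigma$-field of $L^0(I)$. Now (i) follows from Fubini's theorem. For (ii), the joint moments
\[
\mathbb E\prod_{i=1}^n\int_{I_i}\arctan Y(t)\,dt=\int_{I_1\times\dots\times I_n}\mathbb E\prod_{i=1}^n\arctan Y(t_i)\,dt_1\cdots dt_n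
\]
depend only on the finite-dimensional distributions, and moments determine the joint law of bounded random variables. For (iii) let $V$ be open and $y_n\to y$. Every subsequence has a further subsequence converging a.e., along which $\mathbf 1_V(\phi y)\le\liminf\mathbf 1_V(\phi y_n)$; by Fatou's lemma the functional is lower semicontinuous. Closed sets follow by taking complements.
\end{proof}

\begin{lemma}[Transfer between $0$ and a typical time]\label{lem:transfer}
Assume (b) and $X(0)=0$ a.s., and let $\Gamma\subset L^0([0,\infty))$ be Borel. Then $X\in\Gamma$ a.s.\ if and only if, almost surely, $X(s+\cdot)-X(s)\in\Gamma$ for a.e.\ $s>0$.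
\end{lemma}

\begin{proof}
The set of $(\omega,s)$ with $X(s+\cdot)-X(s)\in\Gamma$ is measurable by Lemma~\ref{lem:L0}(i), and each of its $s$-sections has probability $\mathbb P(X\in\Gamma)$ by (b) and Lemma~\ref{lem:L0}(ii). Apply Fubini's theorem.
\end{proof}

\subsection{Approximate continuity}

A point $s$ is a \emph{density point} of a measurable set $A\subset\mathbb R$ if $|[s-h,s+h]\setminus A|=o(h)$ as $h\downarrow0$; by Lebesgue's density theorem almost every point of $A$ is one. A measurable function $x$ is \emph{approximately continuous} at $s$ if $s$ is a density point of $\{u:|x(u)-x(s)|\le\epsilon\}$ for every $\epsilon>0$. This holds at almost every $s$: apply the density theorem to the preimages of intervals with rational endpoints. It is the only regularity of the paths that comes for free.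

\subsection{Sublinear growth along orbits}

Let $S$ be a measure-preserving map of a probability space with invariant $\sigma$-field $\mathcal I$. Birkhoff's ergodic theorem states that $\frac1m\sum_{j<m}f\circ S^j\to\mathbb E[f|\mathcal I]$ a.s.\ for integrable $f$. It extends to $f$ with integrable negative part, the limit then lying in $(-\infty,\infty]$: on the invariant sets $\{\mathbb E[f^+|\mathcal I]\le n\}$ the function is integrable, and on $\{\mathbb E[f^+|\mathcal I]=\infty\}$ one compares $f$ with $\min(f,n)$.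

If $V$ is integrable, then $V\circ S^m/m\to0$ a.s., as a difference of ergodic averages. Since no moments are assumed on $X$, our functionals are in general only known to be finite. A one-sided bound on the increments replaces integrability.

\begin{lemma}\label{lem:sublinear}
Let $V$ be measurable and a.s.\ finite, and put $V_m=V\circ S^m$. If there is a constant $c$ with $V_1-V_0\ge-c$ a.s., or with $V_1-V_0\le c$ a.s., then $V_m/m\to0$ a.s.
\end{lemma}

\begin{proof}
Replacing $V$ by $-V$ if necessary, let $V_1-V_0\ge-c$. Then $V_m/m=V_0/m+\frac1m\sum_{j<m}(V_1-V_0)\circ S^j$ converges a.s.\ in $(-\infty,\infty]$. Since $V_m\overset d=V_0$, also $V_m/m\to0$ in probability, so the a.s.\ limit is $0$.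
\end{proof}

\section{The case $H>1$}\label{sec:large}

In this section $X$ is stochastically continuous and satisfies (a$_2$) and (b). At a single scale $h=2^{-m}$ the process has size $h^H$ with high probability. We need this at all small scales at once, and without tail bounds the Borel--Cantelli lemma is not available. Lemma~\ref{lem:sublinear} provides it at the price of an arbitrarily small loss in the exponent.

\begin{lemma}\label{lem:holder}
Let $0<\gamma<H$. Almost surely, for a.e.\ $s>0$ there is $k_0$ such that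
\begin{equation}\label{eq:holder}
|\{u\in[0,2^{-k}]:|X(s+u)-X(s)|>2^{H}2^{-\gamma k}\}|\le\tfrac18\,2^{-k}\qquad\text{for all }k\ge k_0 .
\end{equation}
\end{lemma}

\begin{proof}
On $L^0([0,\infty))$ let $(Sy)(t)=2^Hy(t/2)$. By (a$_2$) and Lemma~\ref{lem:L0}(ii), $S$ preserves the law of $X$. For integers $k,m\ge0$ let
\[
\theta(k,m)(y)=2^k\,|\{u\in[0,2^{-k}]:|y(u)|>2^{-Hm}\}|
\]
be the fraction of $[0,2^{-k}]$ on which $|y|$ exceeds $2^{-Hm}$. Since $(S^my)(t)=2^{Hm}y(2^{-m}t)$, the substitution $u\mapsto2^{-m}u$ gives $\theta(i,0)\circ S^m=\theta(m+i,m)$.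

At a point $s$ of approximate continuity of the path, $\theta(i,0)(X(s+\cdot)-X(s))\to0$ as $i\to\infty$. By Lemma~\ref{lem:transfer}, $\theta(i,0)(X)\to0$ a.s. Hence $\tau=\inf\{i\ge0:\theta(i',0)\le\frac18\text{ for all }i'\ge i\}$ is a.s.\ finite. Put
\[
V_m=\tau\circ S^m=\inf\{i\ge0:\theta(k,m)\le\tfrac18\text{ for all }k\ge m+i\}.
\]
Thus $V_m$ counts the extra halvings of the interval $[0,2^{-m}]$ after which the path mostly stays below $2^{-Hm}$. If $k\ge m+1+V_{m+1}$, then $\theta(k,m)\le\theta(k,m+1)\le\frac18$. So $V_m\le1+V_{m+1}$, and Lemma~\ref{lem:sublinear} gives $V_m/m\to0$ a.s.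

Given $k$, let $m=\lfloor\gamma k/H\rfloor$. For large $k$ we have $V_m\le(H/\gamma-1)m$, so $m+V_m\le k$ and $\theta(k,m)\le\frac18$. Also $Hm\ge\gamma k-H$, that is, $2^{-Hm}\le2^H2^{-\gamma k}$. Therefore \eqref{eq:holder} holds a.s.\ at $s=0$ for some $k_0$, and Lemma~\ref{lem:transfer} carries it to a.e.\ $s$.
\end{proof}

The hypothesis $H>1$ enters only now: it allows the choice $\gamma>1$. Theorem~\ref{thm:path} for $H>1$ follows from Lemma~\ref{lem:holder} and the next deterministic statement.

\begin{lemma}\label{lem:area}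
Let $\gamma>1$ and let $x$ be a Borel function on $(0,\infty)$ such that for a.e.\ $s$ there is $k_0$ for which \eqref{eq:holder} holds with $x$ in place of $X$. Then $|\{t>0:t^{-H}x(t)\in N\setminus\{0\}\}|=0$ for every null set $N$.
\end{lemma}

\begin{proof}
Let $G_{k_0}$ be the measurable set of all $s$ satisfying \eqref{eq:holder} with a given $k_0$. Let $s<s'$ be points of $G_{k_0}$ with $s'-s\le2^{-k_0-1}$, and choose $k\ge k_0$ with $2^{-k-2}<s'-s\le2^{-k-1}$. The intervals $[s,s+2^{-k}]$ and $[s',s'+2^{-k}]$ overlap in length at least $2^{-k-1}$, while the two exceptional sets in \eqref{eq:holder} have total measure at most $2^{-k-2}$. So some $t$ in the overlap is exceptional for neither point, and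
\begin{equation}\label{eq:holder2}
|x(s)-x(s')|\le|x(s)-x(t)|+|x(t)-x(s')|\le2^{H+1}2^{-\gamma k}\le2^{H+1}4^\gamma|s-s'|^\gamma .
\end{equation}
Intersecting the sets $G_{k_0}$ with short rational intervals, we cover almost all of $(0,\infty)$ by countably many measurable sets $A$, each bounded, bounded away from $0$, of diameter less than $1$, and such that \eqref{eq:holder2} holds for all $s,s'\in A$.

Fix such an $A$. On $A$ the function $x$ is Lipschitz and bounded, so $f(t)=t^{-H}x(t)$ is Lipschitz on $A$. Extend $f$ to a Lipschitz function $\bar f$ on $\mathbb R$. At a.e.\ $t\in A$ the function $\bar f$ is differentiable and $t$ is a density point, hence a limit point, of $A$. Letting $t'\to t$ within $A$ in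
\[
\frac{f(t')-f(t)}{t'-t}=t'^{-H}\,\frac{x(t')-x(t)}{t'-t}+x(t)\,\frac{t'^{-H}-t^{-H}}{t'-t},
\]
the first term tends to $0$ because $\gamma>1$, and we obtain $\bar f'(t)=-Hx(t)t^{-H-1}$. The area formula for a Lipschitz function states that $\int_B|\bar f'|\,dt=\int_{\mathbb R}\#(B\cap\bar f^{-1}(y))\,dy$ for measurable $B$. Let $N$ be a null Borel set and $B=A\cap\bar f^{-1}(N)$. The integrand on the right vanishes off $N$, so $\bar f'=0$ a.e.\ on $B$, that is, $x(t)=0$ for a.e.\ $t\in A$ with $f(t)\in N$. As $x(t)=0$ means $f(t)=0$, the set $\{t\in A:f(t)\in N\setminus\{0\}\}$ is null. Every null set is contained in a null Borel set, and the lemma follows.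
\end{proof}

\section{The local dimension of the graph}\label{sec:dim}

In this section $X$ is stochastically continuous and satisfies (a$_2$) and (b). The restriction $H<1$ is used only in Proposition~\ref{prop:dim}; everything before it holds for all $H>0$. For $t\in[0,1)$ let $J_k(t)$ be the dyadic interval $[i2^{-k},(i+1)2^{-k})$ containing $t$. Our goal is the decay rate of
\begin{equation}\label{eq:gt}
g_t(k)=|\{u\in J_k(t):|X(u)-X(t)|\le2^{-k}\}|,
\end{equation}
the time that the graph spends in a box of size $2^{-k}$ around the point $(t,X(t))$.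

\subsection{Zooming in at a random time}

The dilation $S$ of Section~\ref{sec:large} zooms in at the time $0$. To control $g_t(k)$ from both sides we shall compare a dyadic interval with its two halves, so we need a zoom that follows the dyadic intervals around a typical time. Enlarge the probability space to $\Omega\times[0,1)$ with the product of $\mathbb P$ and Lebesgue measure. We keep the symbols $\mathbb P$ and $\mathbb E$, identify $A\in\mathcal F$ with $A\times[0,1)$, and let $U$ be the second coordinate: it is uniform and independent of $X$. Put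
\[
z(t)=X(t)-X(U)\quad(0\le t<1),\qquad J_k=J_k(U),\qquad b_i=2^{-Hi}.
\]
The pair $(z,U)$ is a random element of $L^0([0,1))\times[0,1)$ by Lemma~\ref{lem:L0}(i). On this space define
\[
T(z,U)=(z',U'),\qquad e=\lfloor2U\rfloor,\qquad U'=2U-e,\qquad z'(t)=2^Hz\Big(\frac{e+t}2\Big):
\]
keep the half of $[0,1)$ that contains $U$ and rescale it.

\begin{lemma}\label{lem:T}
$T$ preserves the law of $(z,U)$.
\end{lemma}

\begin{proof}
If $Y$ is a jointly measurable process and $U$ is uniform and independent of $Y$, the law of $(Y(\cdot)-Y(U),U)$ depends only on the finite-dimensional distributions of $Y$: apply Lemma~\ref{lem:L0}(ii) to $Y(\cdot)-Y(u)$ for each $u$ and integrate over $u$. For $e\in\{0,1\}$ let $Y_e(t)=2^H[X(\frac{e+t}2)-X(\frac e2)]$. By (b) and (a$_2$), $Y_e\overset{\mathrm{fdd}}=\{2^HX(t/2)\}\overset{\mathrm{fdd}}=X$. Since $U=(e+U')/2$, we have $z'=Y_e(\cdot)-Y_e(U')$ with $e=\lfloor2U\rfloor$, and $U'$ is uniform and independent of $(e,X)$. So conditionally on each value of $e$ the pair $(z',U')$ has the law of $(z,U)$.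
\end{proof}

For a Borel function $f$ on $L^0([0,1))\times[0,1)$ we write $f$ and $f\circ T^k$ for the random variables $f(z,U)$ and $f(T^k(z,U))$; $\mathcal I$ is the $\sigma$-field of $T$-invariant events. The basic functionals are
\[
g(k,m)=|\{t\in J_k:|z(t)|\le b_m\}|\qquad(k,m\ge0),
\]
which are Borel by Lemma~\ref{lem:L0}(iii). The map $T^k$ stretches $J_k$ onto $[0,1)$, sends $J_{j+k}$ to the dyadic interval of length $2^{-j}$ around the new marked point, and multiplies $z$ by $2^{Hk}=1/b_k$. Therefore
\begin{equation}\label{eq:scale}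
g(j+k,m+k)=2^{-k}\,g(j,m)\circ T^k .
\end{equation}
Almost surely the path is approximately continuous at $U$; then $2^kg(k,m)\to1$ as $k\to\infty$ for each $m$, and since $g(k,m)$ decreases in $k$,
\begin{equation}\label{eq:pos}
g(k,m)>0\quad\text{for all }k,m,\ \text{a.s.}
\end{equation}

\subsection{Flat paths}

A path that is constant on a set of positive measure has a one-dimensional graph there. Invariance under $T$ shows that this happens only in the trivial way. Let
\[
g_\infty=|\{t\in[0,1):z(t)=0\}|,\qquad Z_1=\{\omega:X(\omega,\cdot)\text{ is a.e.\ constant on }[0,1)\};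
\]
$Z_1$ is the event that $\iint_{[0,1)^2}\mathbf 1\{X(s)=X(t)\}\,ds\,dt=1$.

\begin{lemma}\label{lem:flat}
Almost surely $g_\infty=\mathbf 1_{Z_1}$.
\end{lemma}

\begin{proof}
As in \eqref{eq:scale}, $g_\infty\circ T^k=2^k|\{t\in J_k:X(t)=X(U)\}|$. This is $0$ on $\{g_\infty=0\}$. A path has at most countably many level sets of positive measure, and almost every point of such a set is a density point of it; so $g_\infty\circ T^k\to1$ a.s.\ on $\{g_\infty>0\}$. By invariance and bounded convergence, $\mathbb Eg_\infty=\mathbb E[g_\infty\circ T^k]\to\mathbb P(g_\infty>0)$. Since $g_\infty\le\mathbf 1\{g_\infty>0\}$, it follows that $g_\infty\in\{0,1\}$ a.s. If $g_\infty=1$, then $X(t)=X(U)$ for a.e.\ $t$, so $\omega\in Z_1$. Conversely, for $\omega\in Z_1$ and a.e.\ value of $U$ we have $g_\infty=1$.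
\end{proof}

\subsection{The time given the value}

By \eqref{eq:scale}, the map $T$ relates boxes of width $2^{-m}$ and height $2^{-Hm}$. The box in \eqref{eq:gt} has height $2^{-k}=b_m$ for $m\approx k/H$, and if $H<1$ its width $2^{-k}$ is much larger than $2^{-m}$. We pass from one to the other at fixed height, doubling the width $m-k$ times. By \eqref{eq:scale} the ratio $g(j+1,m)/g(j,m)$ is the $T^j$-image of $g(1,m-j)/g(0,m-j)$. When $i=m-j$ is large, $g(1,i)/g(0,i)$ is the share of $J_1$ in the time spent very near the level $X(U)$. Its limit is the conditional probability of $J_1$ for the time $U$ given the path and the value $X(U)$. We now make this precise.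

Let $\mathcal G_0=\mathcal F\vee\sigma(X(U))$ and let $\Lambda$ be a regular conditional distribution of $U$ given $\mathcal G_0$: a $\mathcal G_0$-measurable random probability measure on $[0,1)$ such that
\begin{equation}\label{eq:disint}
\mathbb E[f(\cdot,U)\,|\,\mathcal G_0]=\int f(\cdot,t)\,\Lambda(dt)\quad\text{a.s.}
\end{equation}
for every nonnegative $f$ that is measurable for the product of $\mathcal G_0$ and the Borel $\sigma$-field of $[0,1)$. For fixed $\omega$ and dyadic $J\subset[0,1)$ let $\nu^J$ be the image of Lebesgue measure on $J$ under $X(\omega,\cdot)$, let $\nu=\nu^{[0,1)}$, and let $B(v,b)=[v-b,v+b]$. We use two theorems of Besicovitch on the line.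
\begin{itemize}
\item \emph{Covering.} There is an absolute constant $c_0$ such that, if $A\subset\mathbb R$ is bounded and each $v\in A$ is the center of a given interval $B(v,b_v)$ with $0<b_v\le1$, then countably many of these intervals cover $A$ with no point in more than $c_0$ of them.
\item \emph{Differentiation.} If $\nu'\ll\nu$ are finite Borel measures, then $\nu'(B(v,b))/\nu(B(v,b))\to\frac{d\nu'}{d\nu}(v)$ as $b\downarrow0$, for $\nu$-a.e.\ $v$.
\end{itemize}

\begin{lemma}\label{lem:Lambda}
Almost surely: $\Lambda$ is carried by the level set $\{t:X(t)=X(U)\}$; $\Lambda(J_j)>0$ for all $j$; and for all dyadic $J\subset[0,1)$,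
\begin{equation}\label{eq:Lambda}
\Lambda(J)=\lim_{i\to\infty}\frac{|\{t\in J:|z(t)|\le b_i\}|}{g(0,i)} .
\end{equation}
\end{lemma}

\begin{proof}
For the first claim take $f(\cdot,t)=\mathbf 1\{X(t)=X(U)\}$ in \eqref{eq:disint}; the left side is $1$. For the second take $f(\cdot,t)=\mathbf 1\{\Lambda(J_j(t))=0\}$; the right side is $\sum_J\Lambda(J)\mathbf 1\{\Lambda(J)=0\}=0$, the sum running over dyadic $J$ of length $2^{-j}$.

For \eqref{eq:Lambda} let $\rho_J(\omega,v)=\limsup_i\nu^J(B(v,b_i))/\nu(B(v,b_i))$, the ratio being $0$ when the denominator vanishes. It is jointly measurable, because $\nu^J(B(v,b))=\int_J\mathbf 1\{|X(\omega,t)-v|\le b\}\,dt$. Since $\nu^J\le\nu$, for each $\omega$ the limit exists and equals $d\nu^J/d\nu$ for $\nu$-a.e.\ $v$, hence at $v=X(\omega,u)$ for a.e.\ $u$. At $v=X(U)$ the ratio is the one in \eqref{eq:Lambda}. It remains to see that $\Lambda(J)=\rho_J(\omega,X(U))$ a.s. For $A\in\mathcal F$ and Borel $B\subset\mathbb R$,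
\[
\mathbb E[\mathbf 1_A\mathbf 1_B(X(U))\mathbf 1_J(U)]=\mathbb E[\mathbf 1_A\nu^J(B)]=\mathbb E\Big[\mathbf 1_A\int_B\rho_J\,d\nu\Big]=\mathbb E[\mathbf 1_A\mathbf 1_B(X(U))\rho_J(\omega,X(U))],
\]
and the events $A\cap\{X(U)\in B\}$ form a $\pi$-system generating $\mathcal G_0$.
\end{proof}

Define, with $\log_2$ the binary logarithm,
\[
F_i=-\log_2\frac{g(1,i)}{g(0,i)}\ge0,\qquad F_\infty=\limsup_{i\to\infty}F_i,\qquad F^*=\sup_{i\ge0}F_i .
\]
By \eqref{eq:scale},
\begin{equation}\label{eq:FT}
F_i\circ T^j=-\log_2\frac{g(j+1,i+j)}{g(j,i+j)} .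
\end{equation}
Dividing numerator and denominator by $g(0,i+j)$ and applying \eqref{eq:Lambda} to $J_{j+1}$ and $J_j$, we find that a.s.\ $F_i\to F_\infty$ and
\begin{equation}\label{eq:Finf}
F_\infty\circ T^j=-\log_2a_j,\qquad a_j:=\frac{\Lambda(J_{j+1})}{\Lambda(J_j)}\in(0,1].
\end{equation}
To replace $F_i$ by $F_\infty$ in ergodic sums we need an integrable majorant. It comes from a maximal inequality.

\begin{lemma}\label{lem:max}
$\mathbb P(F^*>\lambda)\le2c_0\,2^{-\lambda}$ for $\lambda\geq0$. In particular $F^*$ is integrable.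
\end{lemma}

\begin{proof}
Fix $\omega$, let $J$ be one of the two halves of $[0,1)$, and let $A_J$ be the Borel set of all $v$ such that $\nu(B(v,b_i))>2^\lambda\nu^J(B(v,b_i))$ for some $i\ge0$. For $n\geq1$ the covering theorem provides intervals $B_1,B_2,\dots$ of this kind that cover $A_J\cap[-n,n]$ with overlap at most $c_0$. Then
\[
\nu^J(A_J\cap[-n,n])\le\sum_l\nu^J(B_l)\le2^{-\lambda}\sum_l\nu(B_l)\le c_02^{-\lambda},
\]
and $n\to\infty$ gives $\nu^J(A_J)\le c_02^{-\lambda}$. If $U\in J$, then $g(1,i)=\nu^J(B(X(U),b_i))$ and $g(0,i)=\nu(B(X(U),b_i))$, so $F^*>\lambda$ means $X(U)\in A_J$. For fixed $\omega$ the set of such $U\in J$ has measure $\nu^J(A_J)$. Sum over the two halves and integrate in $\omega$.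
\end{proof}

\subsection{The entropy bound}

Let $d=\mathbb E[F_\infty|\mathcal I]\ge0$. By \eqref{eq:Finf}, $\sum_{j<n}F_\infty\circ T^j=-\log_2\Lambda(J_n)$, so Birkhoff's theorem says that $\Lambda(J_n)=2^{-nd+o(n)}$: the number $d$ is the local dimension at $U$ of the measure $\Lambda$ on the level set. At one extreme, if $\Lambda=\delta_U$ a.s., then $d=0$; at the other, if $\Lambda$ is a.s.\ Lebesgue measure, then $d=1$. The next lemma says that the value $1$ is the maximum and is attained only by flat paths. A measure can have full dimension and still be singular; here this is excluded because $d$ is an average of binary entropies, and invariance turns ``maximal on average'' into ``maximal at every step''.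

\begin{lemma}\label{lem:entropy}
Almost surely $d\le1$, and $d<1$ a.s.\ off $Z_1$.
\end{lemma}

\begin{proof}
Let $\mathcal G_j=\mathcal G_0\vee\sigma(J_j)$; the variable $a_j$ is $\mathcal G_{j+1}$-measurable. For a Borel function $\phi\ge0$ on $(0,1]$ put $\tilde\phi(a)=a\phi(a)+(1-a)\phi(1-a)$ on $[0,1]$, with $0\cdot\phi(0)=0$. We claim that $\mathbb E[\phi(a_j)|\mathcal G_j]=\tilde\phi(a_j)$. Let $J$ be dyadic of length $2^{-j}$ with halves $J',J''$, and let $a=\Lambda(J')/\Lambda(J)$ where $\Lambda(J)>0$. On $\{J_j=J\}$ the variable $a_j$ equals $a$ or $1-a$, so $\tilde\phi(a_j)=\tilde\phi(a)$ is $\mathcal G_j$-measurable. For $A\in\mathcal G_0$, \eqref{eq:disint} gives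
\[
\mathbb E[\mathbf 1_A\mathbf 1_J(U)\phi(a_j)]=\mathbb E\big[\mathbf 1_A\big(\Lambda(J')\phi(a)+\Lambda(J'')\phi(1-a)\big)\big]=\mathbb E[\mathbf 1_A\Lambda(J)\tilde\phi(a)]=\mathbb E[\mathbf 1_A\mathbf 1_J(U)\tilde\phi(a)],
\]
which is the claim.

Take $\phi=-\log_2$. Then $\tilde\phi$ is the binary entropy $\operatorname{Ent}(a)=-a\log_2a-(1-a)\log_2(1-a)$, which is at most $1$ with equality only at $a=\frac12$. With $h=\operatorname{Ent}(2^{-F_\infty})$, the claim and \eqref{eq:Finf} give $\mathbb E[F_\infty\circ T^j|\mathcal G_j]=\operatorname{Ent}(a_j)=h\circ T^j$. So the variables $\xi_j=F_\infty\circ T^j-h\circ T^j$ are martingale differences for the filtration $(\mathcal G_{j+1})_{j\ge0}$. Taking $\phi=(\log_2)^2$, for which $\tilde\phi$ is bounded, we get $\sup_j\mathbb E\xi_j^2<\infty$. The martingale $\sum_j\xi_j/(j+1)$ is bounded in $L^2$, hence converges a.s., and Kronecker's lemma gives $\frac1n\sum_{j<n}\xi_j\to0$ a.s. Birkhoff's theorem applied to $F_\infty$ and to $h$ now yields $d=\mathbb E[h|\mathcal I]\le1$.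

Let $\mathcal B=\{d=1\}\in\mathcal I$. Then $\mathbb E[(1-h)\mathbf 1_{\mathcal B}]=\mathbb E[(1-d)\mathbf 1_{\mathcal B}]=0$, so $h=1$ a.s.\ on $\mathcal B$. As $\mathcal B$ is invariant and $T$ preserves the measure, $h\circ T^j=1$ for all $j$ a.s.\ on $\mathcal B$. Thus $a_j=\frac12$ for all $j$, and $U$ belongs to the random set
\[
G=\{u\in[0,1):\Lambda(J_j(u))=2^{-j}\text{ for all }j\}
\]
a.s.\ on $\mathcal B$. By \eqref{eq:disint}, $\mathbb P(\mathcal B|\mathcal G_0)\le\Lambda(G)$. Also $\mathbb P(\mathcal B|\mathcal G_0)>0$ a.s.\ on $\mathcal B$, since the $\mathcal G_0$-measurable event $\{\mathbb P(\mathcal B|\mathcal G_0)=0\}$ meets $\mathcal B$ in probability $0$. So $\Lambda(G)>0$ a.s.\ on $\mathcal B$.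

Every Borel set $G'\subset G$ satisfies $\Lambda(G')\le|G'|$. Indeed, if $O\supset G'$ is open, take for each $u\in G'$ the largest interval $J_j(u)$ contained in $O$; the distinct ones are disjoint, cover $G'$, and have $\Lambda(J)=|J|$, so $\Lambda(G')\le|O|$. Apply this to $G'=G\cap\{t:X(t)=X(U)\}$, which has $\Lambda(G')=\Lambda(G)$ by Lemma~\ref{lem:Lambda}. We get $g_\infty\ge|G'|>0$ a.s.\ on $\mathcal B$, and Lemma~\ref{lem:flat} gives $\mathcal B\subset Z_1$ up to a null set.
\end{proof}

\subsection{The dimension of the graph}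

The answer can be guessed. Let $b_m=2^{-k}$. Near $U$ the path stays within $b_m$ of $X(U)$ for a time about $2^{-m}$. Since $\Lambda(J_k)/\Lambda(J_m)\approx2^{(m-k)d}$, the level is revisited in about $2^{(m-k)d}$ of the intervals of length $2^{-m}$ inside $J_k$. So $g_U(k)\approx2^{-m+(m-k)d}$ with $m=k/H$.

\begin{proposition}\label{prop:dim}
Let $0<H<1$. For almost every $\omega\notin Z_1$, for a.e.\ $t\in[0,1)$: $g_t(k)>0$ for all $k$, the limit $D(t)=\lim_{k\to\infty}-\frac1k\log_2g_t(k)$ exists, and $1<D(t)<\infty$.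
\end{proposition}

\begin{proof}
By Fubini's theorem it suffices to prove the statement at $t=U$, a.s.\ off $Z_1$. Let $W_m=2^mg(m,m)=g(0,0)\circ T^m$, which lies in $(0,1]$ by \eqref{eq:pos}. Since $J_{m+1}\subset J_m$ and $b_{m+1}<b_m$, we have $W_{m+1}\le2W_m$, and Lemma~\ref{lem:sublinear} applied to $V=\log_2g(0,0)$ gives $\frac1m\log_2W_m\to0$ a.s. For $k\le m$, writing $g(k,m)$ as $g(m,m)\prod_{j=k}^{m-1}g(j,m)/g(j+1,m)$ and using \eqref{eq:FT} with $i=m-j$,
\begin{equation}\label{eq:telescope}
-\log_2g(k,m)=m-\log_2W_m-\sum_{j=k}^{m-1}F_{m-j}\circ T^j .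
\end{equation}
We replace $F_{m-j}$ by $F_\infty$. Let $\Delta_n=\sup_{i\ge n}|F_i-F_\infty|$. Then $\Delta_n\le F^*$, because $F_i$ and $F_\infty$ lie in $[0,F^*]$, and $\Delta_n\to0$ a.s. Splitting according to whether $m-j\ge n$,
\[
\frac1m\sum_{j=0}^{m-1}|F_{m-j}-F_\infty|\circ T^j\le\frac1m\sum_{j=0}^{m-1}\Delta_n\circ T^j+\frac1m\sum_{j=(m-n)^+}^{m-1}F^*\circ T^j .
\]
As $m\to\infty$ the first term tends a.s.\ to $\mathbb E[\Delta_n|\mathcal I]$. The second has at most $n$ summands and tends to $0$, since $F^*\circ T^j/j\to0$ by Lemma~\ref{lem:max}. As $n\to\infty$, $\mathbb E[\Delta_n|\mathcal I]\to0$ a.s.\ by dominated convergence. So the left side tends to $0$ a.s.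

Now let $m=\lfloor k/H\rfloor$ or $m=\lceil k/H\rceil$. Both are at least $k$ because $H<1$, and $m/k\to1/H$. By Birkhoff's theorem $\frac1k\sum_{j=k}^{m-1}F_\infty\circ T^j\to(\frac1H-1)d$, so \eqref{eq:telescope} divided by $k$ tends to $\frac1H-(\frac1H-1)d$. From $b_{\lceil k/H\rceil}\le2^{-k}\le b_{\lfloor k/H\rfloor}$ we get $0<g(k,\lceil k/H\rceil)\le g_U(k)\le g(k,\lfloor k/H\rfloor)$. Hence $D(U)$ exists and
\begin{equation}\label{eq:D}
D(U)=1+\frac{1-H}{H}\,(1-d).
\end{equation}
This is at most $1/H$, and by Lemma~\ref{lem:entropy} it exceeds $1$ a.s.\ off $Z_1$.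
\end{proof}

Formula \eqref{eq:D} shows where $H\neq1$ matters: the excess over $1$ carries the factor $1-H$. For $H>1$ there is no excess, which is why that case needed a different argument: at a density point $t$ of a piece $A$ in the proof of Lemma~\ref{lem:area}, $g_t(k)\ge|A\cap J_k(t)|$ for large $k$, so $2^kg_t(k)\to1$.

\section{A projection theorem for graphs}\label{sec:proj}

This section is deterministic, and $H>0$ is arbitrary. $B(p,r)$ now denotes the closed disc in $\mathbb R^2$.

\begin{proposition}\label{prop:proj}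
Let $H>0$, let $x:[0,1]\to\mathbb R$ be measurable, let $E'\subset[0,\frac13]$ and $E\subset[\frac23,1]$ be measurable, and let $|x|\le L$ on $E\cup E'$. Let $\mu$ and $\mu'$ be the images of Lebesgue measure on $E$ and on $E'$ under $\tau\mapsto(\tau,x(\tau))$. Suppose that there are $D>1$, $0<\eta<(D-1)/8$, $0<\delta\le1$ and $C_0$ such that, for all $0<r\le1$ and $p\in\mathbb R^2$,
\begin{enumerate}
\item[(i)] $\mu(B(p,r))\le C_0r^{D-\eta}$;
\item[(ii)] the graph of $x|_E$ meets at most $C_0r^{-D-\eta}$ of the half-open squares of the grid $r\mathbb Z^2$;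
\item[(iii)] $\mu'(B(p,r))\le C_0r^{1+\delta}$.
\end{enumerate}
Then for a.e.\ $s\in E'$ the image $m_s$ of Lebesgue measure on $E$ under $t\mapsto(x(t)-x(s))(t-s)^{-H}$ is absolutely continuous.
\end{proposition}

Some hypothesis of this kind is needed: for $x(t)=ct$ and $H=1$ we have $m_s=|E|\delta_c$, and (i) and (iii) fail because both measures live on a line.

\subsection{Energies and linear projections}

We write $\hat\mu(\xi)=\int e^{-i\xi\cdot p}\,d\mu(p)$ for the Fourier transform of a finite measure or an integrable function, and $I_\sigma(\mu)=\iint|p-p'|^{-\sigma}\,d\mu(p)\,d\mu(p')$ for the $\sigma$-energy.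

\begin{lemma}\label{lem:energy}
Let $\mu$ be a finite compactly supported measure on $\mathbb R^2$ and let $0<\sigma<2$.
\begin{enumerate}
\item[(i)] For $\varrho>0$, $\ \int|\hat\mu(\xi)|^2e^{-|\xi|^2/\varrho^2}\,d\xi=\pi\varrho^2\iint e^{-\varrho^2|p-p'|^2/4}\,d\mu\,d\mu$.
\item[(ii)] $I_\sigma(\mu)=c_\sigma\int|\xi|^{\sigma-2}|\hat\mu(\xi)|^2\,d\xi$ with $0<c_\sigma<\infty$.
\item[(iii)] For $A>0$, $\ \int_{-A}^A\int_{\mathbb R}|\lambda|^{\sigma-1}|\hat\mu(-a\lambda,\lambda)|^2\,d\lambda\,da\le C(A,\sigma)\,I_\sigma(\mu)$.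
\item[(iv)] If $\mu(\mathbb R^2)\le1$ and $\mu(B(p,u))\le C_0u^\alpha$ for all $p$ and $0<u\le1$, with $\alpha>0$, then $I_\sigma(\mu)<\infty$ for $\sigma<\alpha$, and $\int e^{-R^2|p-p'|^2/4}\,d\mu(p')\le C(C_0,\alpha)R^{-\alpha}$ for all $p$ and $R>0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Integrate the Gaussian identity $\int e^{-|\xi|^2/\varrho^2}e^{-i\xi\cdot p}\,d\xi=\pi\varrho^2e^{-\varrho^2|p|^2/4}$, at $p-p'$, against $\mu\times\mu$.

(ii) We have $|p|^{-\sigma}=\Gamma(\sigma/2)^{-1}\int_0^\infty t^{\sigma/2-1}e^{-t|p|^2}dt$. By (i) with $\varrho^2=4t$, $\iint e^{-t|p-p'|^2}d\mu\,d\mu=(4\pi t)^{-1}\int|\hat\mu|^2e^{-|\xi|^2/4t}d\xi$. Finally $\int_0^\infty t^{\sigma/2-2}e^{-|\xi|^2/4t}dt=\Gamma(1-\sigma/2)(|\xi|/2)^{\sigma-2}$. All integrands are nonnegative, so Tonelli's theorem applies.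

(iii) The substitution $\xi=(-a\lambda,\lambda)$ is injective for $\lambda\ne0$, with $d\xi=|\lambda|\,da\,d\lambda$ and $|\xi|\le(1+A^2)^{1/2}|\xi_2|$. The left side is therefore the integral of $|\xi_2|^{\sigma-2}|\hat\mu(\xi)|^2$ over a cone on which $|\xi_2|^{\sigma-2}\le C|\xi|^{\sigma-2}$, as $\sigma<2$. Use (ii).

(iv) The bound $\mu(B(p,u))\le C_1u^\alpha$ holds for all $u>0$ with $C_1=\max(C_0,1)$. Decomposing into dyadic annuli around $p$, we get $\int|p-p'|^{-\sigma}d\mu(p')\le1+\sum_{k\ge0}2^{(k+1)\sigma}C_12^{-k\alpha}<\infty$ and $\int e^{-R^2|p-p'|^2/4}d\mu(p')\le C_1R^{-\alpha}\big(1+\sum_{k\ge0}e^{-4^{k-1}}2^{(k+1)\alpha}\big)$.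
\end{proof}

Part (iii) is the linear model of Proposition~\ref{prop:proj}. The image of $\mu$ under $(\tau,y)\mapsto y-a\tau$ has Fourier transform $\lambda\mapsto\hat\mu(-a\lambda,\lambda)$. If $I_1(\mu)<\infty$, then (iii) with $\sigma=1$ shows that this function is square integrable for a.e.\ $a$, so the image has a density in $L^2$. Now $m_s$ is the image of $\mu$ under
\[
\Phi_s(t,y)=(y-x(s))(t-s)^{-H},\qquad\nabla\Phi_s(t,y)=(t-s)^{-H}(-Ha,1),\qquad a=\frac{y-x(s)}{t-s}.
\]
Near $(t,y)$ the map $\Phi_s$ looks like a linear projection whose direction is determined by the slope $a$ of the chord from $(s,x(s))$ to $(t,y)$; see Figure~\ref{fig:proj}. There are two difficulties. The maps $\Phi_s$ are nonlinear, so they must be linearized on small squares, and the pieces must be added up; this is where (ii) enters. And the slope is not drawn from Lebesgue measure but from the distribution of $s\mapsto a$, which could a priori concentrate on the exceptional directions; this is where (iii) enters.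

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1]
\draw[->] (0,-0.4) -- (7.3,-0.4) node[right] {$t$};
\draw[very thick] (0,-0.4) -- (2.3,-0.4);
\draw[very thick] (4.6,-0.4) -- (6.9,-0.4);
\node[below] at (1.15,-0.4) {$[0,\frac13]\supset E'$};
\node[below] at (5.75,-0.4) {$[\frac23,1]\supset E$};
\draw[domain=0:2.5,samples=40,smooth] plot ({0.5+\x*\x},{0.2+0.7155*\x});
\draw[domain=0:2.3,samples=40,smooth] plot ({1.5+\x*\x},{3-0.6*\x});
\draw[dashed] (0.5,0.2) -- (5.5,1.8);
\draw[dashed] (1.5,3) -- (5.5,1.8);
\draw[thick] (5.15,1.45) rectangle (5.85,2.15);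
\node[above] at (5.5,2.15) {$Q$};
\fill (0.5,0.2) circle (1.5pt) node[left] {$(s_1,x(s_1))$};
\fill (1.5,3) circle (1.5pt) node[above] {$(s_2,x(s_2))$};
\fill (5.5,1.8) circle (1.2pt);
\end{tikzpicture}
\caption{Two base points $(s,x(s))$ and a small square $Q$, for $H=\frac12$. The solid curves are the level curves $y=x(s)+v(t-s)^H$ of the map $(t,y)\mapsto(y-x(s))(t-s)^{-H}$ through the center of $Q$. If the dashed chord has slope $a$, the level curve crosses the center with slope $Ha$; base points with different chord slopes project $Q$ in different directions.}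
\label{fig:proj}
\end{figure}

\subsection{Proof of Proposition~\ref{prop:proj}}

Throughout, $C$ denotes constants that may depend on $H,L,D,\eta,\delta,C_0$, the measures $\mu,\mu'$ and the fixed cutoff functions, but not on $n,s,Q,K,\lambda$.

\medskip\noindent\textbf{Reduction to frequency bands.} Let $\varphi$ be a Schwartz function with $\hat\varphi=1$ on $[-1,1]$ and $\hat\varphi$ supported in $[-2,2]$. Put $\varphi_n=2^n\varphi(2^n\cdot)$ and $\psi_n=\varphi_n-\varphi_{n-1}$; then $\hat\psi_n$ is bounded and supported in $\{2^{n-1}\le|\lambda|\le2^{n+1}\}$. It suffices to prove that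
\begin{equation}\label{eq:goal}
\sum_{n\ge n_0}\int_{E'}\|m_s*\psi_n\|_1\,ds<\infty
\end{equation}
for some $n_0$. Indeed, then for a.e.\ $s\in E'$ the functions $m_s*\varphi_n$ converge in $L^1$. They also converge weakly to $m_s$, since $\int\varphi=1$, so $m_s$ has a density. Working in $L^1$ rather than $L^2$ has an advantage: a small portion of the mass can be discarded at each frequency using only the trivial bound $\|m*\psi_n\|_1\le2\|\varphi\|_1\|m\|$.

\medskip\noindent\textbf{Squares and slopes.} Fix $n$ and put $R=2^n$, $r=R^{-1/2}$, with $n$ so large that $r\le\frac1{20}$. Thus $Rr=r^{-1}$ and $Rr^2=1$. This is the largest scale on which $\Phi_s$ is effectively linear at frequency $R$: on a square of side $r$ the quadratic error in the phase $\lambda\Phi_s$ is $O(Rr^2)=O(1)$. Let $Q$ run over the disjoint squares in (ii), with centers $c_Q=(t_Q,x_Q)$, and put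
\[
\mu_Q=\mu|_Q,\qquad m_{Q,s}=(\Phi_s)_*\mu_Q,\qquad a_Q(s)=\frac{x_Q-x(s)}{t_Q-s}\qquad(s\in E'),
\]
so that $m_s=\sum_Qm_{Q,s}$. Each $Q$ contains a point $(t_0,x(t_0))$ with $t_0\in E$. A point $(t,y)=c_Q+rv$ with $|v|_\infty\le1$ differs from it by at most $\frac32r$ in each coordinate, so $\frac14\le t-s\le2$, $|t|\leq2$ and $|y|\le L+1$. On these doubled squares all derivatives of $\Phi_s$ are bounded uniformly in $s$ and $Q$. Moreover $|a_Q(s)|\le M:=4(2L+1)$ and
\[
\nabla\Phi_s(c_Q)=w\,(-Ha_Q(s),1),\qquad w=(t_Q-s)^{-H}\in[2^{-H},4^H].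
\]
Since $\mu_Q$ lives on a square of side $r$, its Fourier transform is essentially constant at scale $1/r$; at distance $R$ from the origin this corresponds to an angle $1/(rR)=r$. So slopes should be resolved to precision $r$. Cover $[-M,M]$ by the disjoint intervals $K=[a_K,a_K+r)$ with $a_K\in(-M+r\mathbb Z)\cap[-M,M]$, and let
\[
E'(Q,K)=\{s\in E':a_Q(s)\in K\},\qquad\ell(Q,K)=|E'(Q,K)|,\qquad\sum_K\ell(Q,K)\le1 .
\]
Then
\begin{equation}\label{eq:split}
\int_{E'}\|m_s*\psi_n\|_1\,ds\le\sum_{Q,K}\int_{E'(Q,K)}\|m_{Q,s}*\psi_n\|_1\,ds .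
\end{equation}
If the slopes were equidistributed, $\ell(Q,K)$ would be of order $r$. Fix $\kappa=\min(\frac12,\frac{D-1}8)$ and call the pair $(Q,K)$ \emph{good} if $\ell(Q,K)\le r^{1-\kappa}$, and \emph{bad} otherwise.

\medskip\noindent\textbf{Step 1: linearization on one square.} Define the local average
\[
S_Q(\xi)=\int|\hat\mu_Q(\xi-\zeta)|^2\,r^2(1+r|\zeta|)^{-10}\,d\zeta
\]
and, with $c_1=2^{-H-1}$ and $c_2=2\cdot4^H$,
\[
e(Q,K)=\int_{c_1R\le|\lambda|\le c_2R}S_Q\big(\lambda(-Ha_K,1)\big)\,d\lambda ,
\]
which does not depend on $s$. We claim that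
\begin{equation}\label{eq:step1}
\|m_{Q,s}*\psi_n\|_1\le C\big(r\,e(Q,K)\big)^{1/2}+C\mu(Q)r^{10}\qquad(s\in E'(Q,K)).
\end{equation}

The function $S_Q$ has two properties:
\begin{equation}\label{eq:SQ}
S_Q(\xi+\zeta_0)\le(1+r|\zeta_0|)^{10}S_Q(\xi),\qquad|\hat\mu_Q(\xi)|^2\le CS_Q(\xi).
\end{equation}
The first follows from the substitution $\zeta\mapsto\zeta+\zeta_0$ and $1+r|\zeta|\le(1+r|\zeta+\zeta_0|)(1+r|\zeta_0|)$. For the second fix $\chi\in C_c^\infty((-1,1)^2)$ with $\chi=1$ on $[-\frac12,\frac12]^2$. On $Q$ we have $1=\chi((p-c_Q)/r)=(2\pi)^{-2}\int r^2\hat\chi(r\zeta)e^{i\zeta\cdot(p-c_Q)}d\zeta$, whence $|\hat\mu_Q(\xi)|\le(2\pi)^{-2}\int|\hat\mu_Q(\xi-\zeta)|\,r^2|\hat\chi(r\zeta)|\,d\zeta$. Apply the Cauchy--Schwarz inequality with the weight $(1+r|\zeta|)^{5}$, noting that $\int r^2|\hat\chi(r\zeta)|^2(1+r|\zeta|)^{10}d\zeta$ is a finite constant.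

The measure $m_{Q,s}$ is carried by an interval of length at most $Cr$; let $\tilde I$ be its $r$-neighborhood. By the Cauchy--Schwarz inequality and Plancherel's theorem,
\[
\|m_{Q,s}*\psi_n\|_{L^1(\tilde I)}\le|\tilde I|^{1/2}\|m_{Q,s}*\psi_n\|_2\le C\Big(r\int_{R/2\le|\lambda|\le2R}|\hat m_{Q,s}(\lambda)|^2d\lambda\Big)^{1/2}.
\]
Off $\tilde I$ the $L^1$ norm is at most $\mu(Q)\int_{|y|\ge r}|\psi_n(y)|\,dy\le C\mu(Q)(Rr)^{-10}=C\mu(Q)r^{10}$, because $|\psi_n(y)|\le CR(1+R|y|)^{-11}$. It remains to bound $\hat m_{Q,s}$. By Taylor's formula,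
\[
\Phi_s(c_Q+rv)=\Phi_s(c_Q)+r\nabla\Phi_s(c_Q)\cdot v+r^2\epsilon(v),\qquad\epsilon(v)=\int_0^1(1-u)\,v^{\top}D^2\Phi_s(c_Q+urv)\,v\,du,
\]
and all derivatives of $\epsilon$ are bounded on $|v|_\infty\le1$, uniformly in $s,Q,r$. The factor $e^{-i\lambda r^2\epsilon(v)}$ is not close to $1$, but for $|\lambda|\le2R$ it is uniformly smooth, since $|\lambda|r^2\le2$. So we expand it in a Fourier series on $[-\pi,\pi]^2$:
\[
\chi(v)e^{-i\lambda r^2\epsilon(v)}=\sum_{j\in\mathbb Z^2}c_je^{ij\cdot v},\qquad|c_j|\le C(1+|j|)^{-13},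
\]
the bound following from integration by parts, uniformly in $\lambda,s,Q,r$. For $p=c_Q+rv\in Q$ we have $\chi(v)=1$, so
\[
\hat m_{Q,s}(\lambda)=\int e^{-i\lambda\Phi_s(p)}d\mu_Q(p)=e^{-i\lambda\Phi_s(c_Q)}\sum_jc_j\int e^{-i(\lambda\nabla\Phi_s(c_Q)-j/r)\cdot(p-c_Q)}d\mu_Q(p),
\]
and $|\hat m_{Q,s}(\lambda)|\le\sum_j|c_j|\,|\hat\mu_Q(\lambda\nabla\Phi_s(c_Q)-j/r)|$. By the Cauchy--Schwarz inequality and \eqref{eq:SQ},
\[
|\hat m_{Q,s}(\lambda)|^2\le C\sum_j|c_j|(1+|j|)^{10}S_Q\big(\lambda\nabla\Phi_s(c_Q)\big)\le CS_Q\big(\lambda w(-Ha_Q(s),1)\big)\le CS_Q\big(\lambda w(-Ha_K,1)\big).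
\]
The last step uses \eqref{eq:SQ} again: the arguments differ by $|\lambda wH(a_Q(s)-a_K)|\le CRr=C/r$. Integrating over $R/2\le|\lambda|\le2R$ and substituting $\lambda w$ for $\lambda$, whose modulus ranges within $[c_1R,c_2R]$, we obtain $\int_{R/2\le|\lambda|\le2R}|\hat m_{Q,s}|^2d\lambda\le Ce(Q,K)$. This proves \eqref{eq:step1}.

\medskip\noindent\textbf{Step 2: summation over slopes.} No single $e(Q,K)$ is known to be small, but the rays for different $K$ fill an annular sector of the frequency plane, on which (i) controls $\hat\mu_Q$. We claim that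
\begin{equation}\label{eq:step2}
\sum_Ke(Q,K)\le C\,r\,R^{2-D+\eta}\mu(Q).
\end{equation}
For $a\in K$ and $|\lambda|\le c_2R$ the points $\lambda(-Ha,1)$ and $\lambda(-Ha_K,1)$ differ by at most $C/r$, so by \eqref{eq:SQ} we may replace $a_K$ by an average over $a\in K$. The substitution $\xi=\lambda(-Ha,1)$ has $d\xi=H|\lambda|\,da\,d\lambda$ (here $H>0$ is used), $|\lambda|\ge c_1R$, and $|\xi|\le c_3R$ for a constant $c_3$. Hence
\[
\sum_Ke(Q,K)\le\frac Cr\sum_K\int_K\int_{c_1R\le|\lambda|\le c_2R}S_Q(\lambda(-Ha,1))\,d\lambda\,da\le\frac C{rR}\int_{|\xi|\le c_3R}S_Q\,d\xi=Cr\int|\hat\mu_Q(\zeta)|^2\Theta(\zeta)\,d\zeta,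
\]
where $\Theta(\zeta)=\int_{|\xi|\le c_3R}r^2(1+r|\xi-\zeta|)^{-10}d\xi$. Integrating over the whole plane gives $\Theta\le C$. For $|\zeta|>2c_3R$ we have $|\xi-\zeta|\ge|\zeta|/2$, so $\Theta(\zeta)\le CR^2r^2(r|\zeta|)^{-10}=C(rR)^{-8}(|\zeta|/R)^{-10}$, and $rR\ge1$. Together,
\[
\Theta(\zeta)\le C(1+|\zeta|/R)^{-10}\le C\sum_{i\ge0}2^{-10i}e^{-|\zeta|^2/(2^iR)^2};
\]
for the second inequality keep the term with $2^i\le1+|\zeta|/R<2^{i+1}$, whose exponential factor is at least $e^{-4}$. Lemma~\ref{lem:energy}(i) with $\varrho=2^iR\ge R$ and then Lemma~\ref{lem:energy}(iv) with $\alpha=D-\eta$ give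
\[
\int|\hat\mu_Q|^2\Theta\,d\zeta\le C\sum_{i\geq0}2^{-10i}4^iR^2\,\mu(Q)\sup_p\int e^{-R^2|p-p'|^2/4}d\mu(p')\le CR^{2-D+\eta}\mu(Q),
\]
which is \eqref{eq:step2}.

\medskip\noindent\textbf{Step 3: good pairs.} By \eqref{eq:step1}, the good pairs contribute to \eqref{eq:split} at most
\[
C\sum_{\text{good}}\ell(Q,K)\big(r\,e(Q,K)\big)^{1/2}+Cr^{10}\sum_Q\mu(Q)\sum_K\ell(Q,K),
\]
and the second term is at most $Cr^{10}$. In the first write $\ell=\ell^{1/2}\ell^{1/2}$ and bound one factor by $r^{(1-\kappa)/2}$. By (ii), $\sum_{Q,K}\ell(Q,K)\le C_0r^{-D-\eta}$, and by \eqref{eq:step2}, $\sum_{Q,K}e(Q,K)\le CrR^{2-D+\eta}$. The Cauchy--Schwarz inequality gives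
\[
\sum_{\text{good}}\ell\,(re)^{1/2}\le\Big(\sum_{Q,K}\ell\Big)^{1/2}\Big(r^{1-\kappa}\,r\sum_{Q,K}e\Big)^{1/2}\le C\big(r^{-D-\eta}\,r^{3-\kappa}\,R^{2-D+\eta}\big)^{1/2}.
\]
With $R=r^{-2}$ the exponent of $r$ inside the bracket is $-D-\eta+3-\kappa-4+2D-2\eta=D-1-\kappa-3\eta\ge(D-1)/2$. So the good pairs contribute at most $C(r^{(D-1)/4}+r^{10})$. This computation explains why (i) and (ii) carry the same exponent, and hence why Section~\ref{sec:dim} had to show that the dimension \emph{exists}: with the trivial count $Cr^{-2}$ in place of (ii), the exponent would be $2D-3-\kappa-2\eta$, which is negative for $D\le\frac32$.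

\medskip\noindent\textbf{Step 4: bad pairs.} By the trivial bound $\|m_{Q,s}*\psi_n\|_1\le C\mu(Q)$, the bad pairs contribute at most $C\beta$ to \eqref{eq:split}, where $\beta=\sum_{\text{bad}}\mu(Q)\ell(Q,K)$. A bad pair produces a strip of width about $r$ through $Q$ with $\mu'$-mass exceeding $r^{1-\kappa}$. We bound $\beta$ by an integral over all strips and then use that the linear projections of $\mu'$ are, on average, slightly better than $L^2$.

Let $C_1=M+6$, $\Sigma(a,b)=\{(\tau,y):|\tau|\le2,\ |y-a\tau-b|\le C_1r\}$ and $b_{Q,K}=x_Q-a_Kt_Q$. Say that $(a,b)$ is \emph{adapted} to $(Q,K)$ if $|a-a_K|\le r$ and $|b-b_{Q,K}|\le r$. In this case, for $(\tau,y)\in Q$,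
\[
|y-a\tau-b|\le|y-x_Q|+|b_{Q,K}-b|+|a_K||t_Q-\tau|+|a_K-a||\tau|\le\big(\tfrac12+1+\tfrac M2+2\big)r,
\]
so $Q\subset\Sigma(a,b)$. For $s\in E'(Q,K)$ we have $x(s)=x_Q+a_Q(s)(s-t_Q)$, so
\[
|x(s)-as-b|\le|b_{Q,K}-b|+|a_K-a_Q(s)|\,|t_Q|+|a_Q(s)-a|\,s\le\big(1+2+\tfrac23\big)r,
\]
and $(s,x(s))\in\Sigma(a,b)$. Fix $(a,b)$ and let $\mathcal P(a,b)$ be the set of bad pairs to which it is adapted. The sets $\{t\in E:(t,x(t))\in Q\}\times E'(Q,K)$, for $(Q,K)\in\mathcal P(a,b)$, have area $\mu(Q)\ell(Q,K)$. They are disjoint, because distinct squares are disjoint and, for the same $Q$, distinct $K$ give disjoint sets $E'(Q,K)$. They lie in the set of $(t,s)\in E\times E'$ with both graph points in $\Sigma(a,b)$, which has area $\mu(\Sigma(a,b))\mu'(\Sigma(a,b))$. And if $\mathcal P(a,b)\neq\emptyset$, then $\mu'(\Sigma(a,b))>r^{1-\kappa}$. For each pair the adapted $(a,b)$ form a square of area $4r^2$ in $\{|a|\le M+1\}$. Therefore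
\[
\beta\le\frac1{4r^2}\iint\mu(\Sigma(a,b))\,\mu'(\Sigma(a,b))\,\mathbf 1\{\mu'(\Sigma(a,b))>r^{1-\kappa}\}\,db\,da ,
\]
where, here and below, double integrals are over $|a|\le M+1$, $b\in\mathbb R$.

We smooth the strips. Fix $0\le\vartheta\in C_c^\infty(\mathbb R)$ with $\vartheta\ge1$ on $[-C_1,C_1]$, and for $u>0$ put
\[
\Pi^u_a\mu(b)=\int u^{-1}\vartheta\Big(\frac{b-y+a\tau}u\Big)d\mu(\tau,y),
\]
the projection of $\mu$ under $(\tau,y)\mapsto y-a\tau$ smoothed at scale $u$; define $\Pi^u_a\mu'$ by the same formula. Its Fourier transform in $b$ is $\hat\vartheta(u\lambda)\hat\mu(-a\lambda,\lambda)$. Since $\mu(\Sigma(a,b))\le r\,\Pi^r_a\mu(b)$ and $\mu'(\Sigma(a,b))\le r\,\Pi^r_a\mu'(b)$, the Cauchy--Schwarz inequality gives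
\[
\beta\le\Big(\iint(\Pi^r_a\mu)^2\Big)^{1/2}\Big(\iint(\Pi^r_a\mu')^2\,\mathbf 1\{\Pi^r_a\mu'\ge r^{-\kappa}\}\Big)^{1/2}.
\]
By Plancherel's theorem and Lemma~\ref{lem:energy}(iii) with $\sigma=1$, the first integral is at most $CI_1(\mu)$, which is finite by (i) and Lemma~\ref{lem:energy}(iv), as $D-\eta>1$.

For the second, large values can only come from high frequencies. Let $\rho=2\|\vartheta\|_\infty r^\kappa$; then $\rho\ge r$ because $\kappa\le1$, and $\Pi^\rho_a\mu'\le\|\vartheta\|_\infty\rho^{-1}=\frac12r^{-\kappa}$. So where $\Pi^r_a\mu'\ge r^{-\kappa}$ we have $\Pi^r_a\mu'\le2|\Pi^r_a\mu'-\Pi^\rho_a\mu'|$. As $\hat\vartheta$ is bounded and Lipschitz, $|\hat\vartheta(r\lambda)-\hat\vartheta(\rho\lambda)|^2\le C\min(1,\rho|\lambda|)^2\le C(\rho|\lambda|)^{\delta/2}$. Plancherel's theorem and Lemma~\ref{lem:energy}(iii) with $\sigma=1+\delta/2<2$ give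
\[
\iint(\Pi^r_a\mu')^2\mathbf 1\{\Pi^r_a\mu'\ge r^{-\kappa}\}\le4\iint|\Pi^r_a\mu'-\Pi^\rho_a\mu'|^2\le C\rho^{\delta/2}I_{1+\delta/2}(\mu'),
\]
and this energy is finite by (iii) and Lemma~\ref{lem:energy}(iv). Hence $\beta\le C\rho^{\delta/4}\le Cr^{\kappa\delta/4}$.

\medskip\noindent\textbf{Conclusion.} Steps 3 and 4 give $\int_{E'}\|m_s*\psi_n\|_1ds\le C(r^{(D-1)/4}+r^{10}+r^{\kappa\delta/4})$ with $r=2^{-n/2}$. This is summable in $n$, which proves \eqref{eq:goal} and the proposition. \qed

\section{The case $H<1$}\label{sec:small}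

Let $0<H<1$ and let $X$ be as in Theorem~\ref{thm:path}.

\begin{lemma}\label{lem:claim}
Almost surely, for a.e.\ $s\in[0,\frac13]$, the image of Lebesgue measure on $[\frac23,1]$ under $t\mapsto(X(t)-X(s))(t-s)^{-H}$ is absolutely continuous outside $0$.
\end{lemma}

\begin{proof}
On $Z_1$, for a.e.\ $s$ the image is a multiple of $\delta_0$. Off $Z_1$ fix a path $x$ with the properties in Proposition~\ref{prop:dim}. The exponent $D(t)$ may vary with $t$ and the convergence is not uniform, so we decompose. For rational $D>1$, rational $0<\eta<(D-1)/8$ and integers $C,L\ge1$ let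
\[
\mathcal E=\big\{t\in[0,1):|x(t)|\le L,\ \ C^{-1}2^{-k(D+\eta)}\le g_t(k)\le C2^{-k(D-\eta)}\ \text{ for all }k\ge0\big\},
\]
a measurable set. These countably many sets cover a.e.\ $t$: choose a rational $0<\eta<(D(t)-1)/9$ and a rational $D$ with $|D-D(t)|<\eta$, so that $D-1>8\eta$; the two inequalities hold with $C=1$ for large $k$, and for the finitely many other $k$ with a large $C$, because $g_t(k)>0$. Let $E=\mathcal E\cap[\frac23,1]$ and $E'=\mathcal E'\cap[0,\frac13]$, where $\mathcal E'$ is a set of the same type with parameters $D',\eta',C',L'$. We check the hypotheses of Proposition~\ref{prop:proj}, with $\max(L,L')$ as the bound for $|x|$.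

\emph{Hypothesis} (i). Let $2^{-k-1}<r\le2^{-k}$. The part of $B(p,r)$ over $[0,1)$ is covered by at most $3\cdot2$ sets $J\times Y$, with $J$ dyadic of length $2^{-k}$ and $Y$ an interval of length $2^{-k}$. If $\{\tau\in E\cap J:x(\tau)\in Y\}$ contains a point $\tau_0$, it is contained in $\{u\in J_k(\tau_0):|x(u)-x(\tau_0)|\le2^{-k}\}$, of measure $g_{\tau_0}(k)\le C2^{-k(D-\eta)}$. So $\mu(B(p,r))\le6C(2r)^{D-\eta}$.

\emph{Hypothesis} (iii). The same bound for $E'$ reads $\mu'(B(p,r))\le6C'(2r)^{D'-\eta'}$, and $r^{D'-\eta'}\le r^{1+\delta}$ for $r\le1$ with $\delta=\min(1,D'-\eta'-1)>0$.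

\emph{Hypothesis} (ii). Let $2^{-k}\le r<2^{-k+1}$ with $k\ge0$, and let $J\subset[0,1)$ be dyadic of length $2^{-k}$. It meets at most two columns of the grid $r\mathbb Z^2$. In one column consider the squares met by the graph over $E\cap J$ whose row index lies in a fixed class modulo $3$, and choose in each a point $(\tau_i,x(\tau_i))$ with $\tau_i\in E\cap J$. The values $x(\tau_i)$ are more than $2r\ge2\cdot2^{-k}$ apart, so the sets $\{u\in J:|x(u)-x(\tau_i)|\le2^{-k}\}$ are disjoint, and each has measure $g_{\tau_i}(k)\ge C^{-1}2^{-k(D+\eta)}$. So there are at most $C|J|2^{k(D+\eta)}$ such squares, and $J$ accounts for at most $6C|J|2^{k(D+\eta)}$ squares. Summing over $J$ gives at most $6C2^{k(D+\eta)}\le6C(2/r)^{D+\eta}$.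

Proposition~\ref{prop:proj} applies to each of the countably many pairs $(E',E)$. So for a.e.\ $s\in[0,\frac13]$ the image of Lebesgue measure on every $E$ is absolutely continuous, and the sets $E$ cover almost all of $[\frac23,1]$.
\end{proof}

To move the base point from a typical $s$ to $0$ by stationarity, we must express absolute continuity through a Borel functional on path space. For $y\in L^0([0,\infty))$ and $0<\alpha<\alpha'$ let $m$ be the image of Lebesgue measure on $[\alpha,\alpha']$ under $t\mapsto t^{-H}y(t)$, and let $\operatorname{sing}(y;\alpha,\alpha')$ be the total mass of the singular part of $m$ restricted to $\mathbb R\setminus\{0\}$. Let $\mathcal V$ be the countable family of finite unions $V\subset\mathbb R\setminus\{0\}$ of open intervals with rational endpoints. Then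
\begin{equation}\label{eq:sing}
\operatorname{sing}(y;\alpha,\alpha')=\lim_{\epsilon\downarrow0}\ \sup\{m(V):V\in\mathcal V,\ |V|<\epsilon\}.
\end{equation}
Indeed, the right side is at most the left, because the absolutely continuous part of $m$ gives $V$ a mass that tends to $0$ uniformly as $|V|\to0$. It is at least the left, because the singular part gives almost all its mass to a compact null set not containing $0$, and such a set is covered by some $V\in\mathcal V$ with $|V|<\epsilon$. By \eqref{eq:sing} and Lemma~\ref{lem:L0}(iii), $\operatorname{sing}(\cdot\,;\alpha,\alpha')$ is Borel.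

\begin{proof}[Proof of Theorem~\ref{thm:path} for $H<1$]
Let $\sigma(\omega,s)=\operatorname{sing}(X(s+\cdot)-X(s);\frac23-s,1-s)$ for $s\in[0,\frac13]$. The measure $m$ in its definition is the image measure of Lemma~\ref{lem:claim}, with $m(V)=|\{t\in[\frac23,1]:(X(t)-X(s))(t-s)^{-H}\in V\}|$ jointly measurable in $(\omega,s)$; so $\sigma$ is jointly measurable by \eqref{eq:sing}. By Lemma~\ref{lem:claim} and Fubini's theorem, for a.e.\ $s\in[0,\frac13]$ we have $\sigma(\cdot,s)=0$ a.s. For these $s$, (b) and Lemma~\ref{lem:L0}(ii) give $\operatorname{sing}(X;\frac23-s,1-s)=0$ a.s. Choose countably many such $s$, dense in $[0,\frac13]$. The intervals $(\frac23-s,1-s)$ cover $(\frac13,1)$: for $u\in(\frac13,1)$ the open interval $(\frac23-u,1-u)\cap(0,\frac13)$ is nonempty, hence contains one of the chosen $s$. Therefore $\operatorname{sing}(X;\frac13,1)=0$ a.s.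

For $n\in\mathbb Z$ the process $X_n(t)=2^{-nH}X(2^nt)$ has the finite-dimensional distributions of $X$ by (a$_2$), so $\operatorname{sing}(X_n;\frac13,1)=0$ a.s. Since $t^{-H}X_n(t)=(2^nt)^{-H}X(2^nt)$, this says that $\operatorname{sing}(X;2^n/3,2^n)=0$ a.s. The intervals $(2^n/3,2^n)$ cover $(0,\infty)$, and every null set lies in a null Borel set.
\end{proof}

Together with Section~\ref{sec:large}, this completes the proof of Theorem~\ref{thm:path}, and hence of Theorem~\ref{thm:main}.

\section{The atom at zero}\label{sec:atom}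

\begin{proof}[Proof of Theorem~\ref{thm:full}]
Let $q=\mathbb P(X(1)=0)$. By Theorem~\ref{thm:main} the law of $X(1)$ is $q\delta_0$ plus an absolutely continuous measure. To identify $q$ we use Lemma~\ref{lem:flat}, which holds for every $H>0$. By \eqref{eq:incr}, $\mathbb P(X(t)=X(u))=q$ for $t\ne u$, so
\[
q=\iint_{[0,1)^2}\mathbb P(X(t)=X(u))\,dt\,du=\mathbb Eg_\infty=\mathbb P(Z_1).
\]
Let $Z_{2^n}$ be the event that $X$ is a.e.\ constant on $[0,2^n)$. By (a) and Lemma~\ref{lem:L0}(ii) all these events have probability $q$, and they decrease in $n$. So their intersection $Z$, the event that $X$ is a.e.\ constant on $[0,\infty)$, has probability $q$. On $Z$ let $\zeta$ be the constant; it is measurable, since $\arctan\zeta=\int_0^1\arctan X(t)\,dt$. By Fubini's theorem, for a.e.\ $t$ we have $X(t)=\zeta$ a.s.\ on $Z$. Along a sequence of such $t$ tending to $0$, stochastic continuity gives $X(t)\to X(0)=0$ in probability, so $\zeta=0$ a.s.\ on $Z$. Along a sequence of such $t$ tending to $1$, it gives $X(1)=0$ a.s.\ on $Z$. Thus $Z$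 coincides up to a null set with $\{X(t)=0\text{ for a.e. }t\}$, and it is contained up to a null set in $\{X(1)=0\}$, which has the same probability $q$. So the three events agree a.s., and the formula for $q$ follows. The two remaining assertions are Examples~\ref{ex:atom} and~\ref{ex:line}.
\end{proof}
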